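# The axiomatic rank of the variety of solvable groups of derived length at most $l$

## 1. Identities in few variables and the derived words

Throughout, $[x,y]=x^{-1}y^{-1}xy$, and "an $n$-generator group" means a group generated by at most $n$ elements. The derived series of $G$ is $G^{(0)}=G$, $G^{(i+1)}=[G^{(i)},G^{(i)}]$. We also write $G'=G^{(1)}$ and $G''=G^{(2)}$.

**Definition (identity, variety).** A word $w(x_1,\dots,x_n)$ in a free group is an *identity* of a group $G$, written $w\equiv1$, if $w(g_1,\dots,g_n)=1$ for all $g_1,\dots,g_n\in G$. A *variety* is the class of all groups satisfying a given set of identities. An identity of a variety is a word that is an identity of all its groups. For example, abelian groups form the variety $\mathfrak A$ defined by $[x_1,x_2]\equiv1$.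

**Definition (the varieties $\mathfrak V^{(n)}$, axiomatic rank).** For a variety $\mathfrak V$ and $n\ge1$, let $\mathfrak V^{(n)}$ be the variety defined by all identities of $\mathfrak V$ in at most $n$ variables. Thus $\mathfrak V^{(1)}\supseteq\mathfrak V^{(2)}\supseteq\cdots\supseteq\mathfrak V$. The *axiomatic rank* $r_a(\mathfrak V)$ is the least $n$ with $\mathfrak V^{(n)}=\mathfrak V$, or $\infty$ if there is no such $n$.

As an example, let $\mathfrak V$ be the variety defined by $x_1^2\equiv1$. Its groups are all abelian, so $[x_1,x_2]$ is an identity of $\mathfrak V$ in two variables. But the one-variable identity $x_1^2\equiv 1$ already defines $\mathfrak V$, so $\mathfrak V^{(1)}=\mathfrak V$ and $r_a(\mathfrak V)=1$. The rank counts the variables that are needed in some system of axioms, and a given axiom may use more variables than needed.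

**Definition (derived words, $\mathfrak A^l$).** Put $\delta_0(x)=x$ and
$$\delta_{k+1}(x_1,\dots,x_{2^{k+1}})=[\delta_k(x_1,\dots,x_{2^k}),\ \delta_k(x_{2^k+1},\dots,x_{2^{k+1}})].$$
Let $\mathfrak A^l$ be the variety of all solvable groups of derived length at most $l$. It is defined by $\delta_l\equiv1$; Lemma 2 below contains the reason.

For example, $\delta_1=[x_1,x_2]$ and $\delta_2=[[x_1,x_2],[x_3,x_4]]$. So $\mathfrak A^1=\mathfrak A$, and $\mathfrak M=\mathfrak A^2$ is the variety of metabelian groups. Unwinding the recursion, for $l\ge2$ the word $\delta_l$ is obtained from $\delta_{l-2}$ by substituting $2^{l-2}$ copies of $\delta_2$ in disjoint variables.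

Two facts make these definitions usable. The first says how to recognize membership in $\mathfrak V^{(n)}$.

**Lemma 1.** Let $\mathfrak V$ be a variety. A group $G$ lies in $\mathfrak V^{(n)}$ if and only if every $n$-generator subgroup of $G$ lies in $\mathfrak V$.

**Proof.** Suppose every $n$-generator subgroup lies in $\mathfrak V$, and let $w$ be an identity of $\mathfrak V$ in at most $n$ variables. The value $w(g_1,\dots,g_n)$ is computed inside $\langle g_1,\dots,g_n\rangle\in\mathfrak V$, so it is $1$. Hence $G\in\mathfrak V^{(n)}$.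

Conversely, let $G\in\mathfrak V^{(n)}$ and $H=\langle h_1,\dots,h_n\rangle\le G$. Let $w(y_1,\dots,y_k)$ be any identity of $\mathfrak V$, with $k$ arbitrary. Elements of $H$ have the form $v_i(h_1,\dots,h_n)$ for words $v_i$. The word $w(v_1(x_1,\dots,x_n),\dots,v_k(x_1,\dots,x_n))$ is an identity of $\mathfrak V$ in at most $n$ variables, so it holds in $G$. Evaluating it at $x_s=h_s$ gives $w(v_1(h),\dots,v_k(h))=1$. So $H\in\mathfrak V$. $\square$

In particular, suppose $G$ is an $m$-generator group with $G\notin\mathfrak V$ and all $(m-1)$-generator subgroups of $G$ lie in $\mathfrak V$. Then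
$$G\in\mathfrak V^{(m-1)}\quad\text{and}\quad G\notin\mathfrak V^{(m)} .\tag{1}$$

**Lemma 2.** Let $S\subseteq G$ be closed under conjugation by $G$. Then for every $k\ge0$ the group $\langle S\rangle^{(k)}$ is generated by the values of $\delta_k$ on elements of $S$. In particular ($S=G$), $G^{(l)}$ is generated by the values of $\delta_l$ in $G$.

**Proof.** Put $S^*=\{[s,t]:s,t\in S\}$. Since $g^{-1}[s,t]g=[g^{-1}sg,g^{-1}tg]$, the set $S^*$ is closed under conjugation, so $\langle S^*\rangle$ is normal in $G$. Modulo $\langle S^*\rangle$ the elements of $S$ commute, so $\langle S\rangle'\le\langle S^*\rangle$. The other inclusion is clear, so $\langle S^*\rangle=\langle S\rangle'$. Now iterate: if $S_k$ is the set of values of $\delta_k$ on $S$, then $S_{k+1}=S_k^*$ by the definition of $\delta_{k+1}$. $\square$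

Now the problem can be posed: *determine $r_a(\mathfrak A^l)$ as a function of $l$, for all $l\ge1$.* The axiom $\delta_l\equiv1$ uses $2^l$ variables; can one manage with fewer? By Lemma 1, $r_a(\mathfrak A^l)>n$ means exactly that some group of derived length greater than $l$ has all its $n$-generator subgroups of derived length at most $l$. Here is what will be proved.

**Theorem A.** $r_a(\mathfrak A^l)=2^l$ for all $l\ge1$. Moreover there is a finite $2$-group $G$ with $2^l$ generators, nilpotent of class $2^l$ and of derived length $l+1$, all of whose $(2^l-1)$-generator subgroups have derived length $\le l$.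

**Theorem B.** For all $l\ge1$,
$$\{\text{all groups}\}=(\mathfrak A^l)^{(1)}\supsetneq(\mathfrak A^l)^{(2)}\supsetneq\cdots\supsetneq(\mathfrak A^l)^{(2^l-1)}\supsetneq(\mathfrak A^l)^{(2^l)}=\mathfrak A^l .$$
For $l\ge2$ and $3\le m\le2^l$, the strictness $(\mathfrak A^l)^{(m-1)}\ne(\mathfrak A^l)^{(m)}$ is witnessed by a finite $m$-generator $2$-group.

**Theorem C.** Let $l\ge2$ and $q=2^{l-2}$.

1. $(\mathfrak A^l)^{(n)}\subseteq\mathfrak A^{l+1}$ for all $n\ge3q$.
2. Let $G$ be nilpotent of class $\le2^l$ with all $3q$-generator subgroups in $\mathfrak A^l$. Then $G^{(l)}$ has exponent dividing $2^q$. In particular, if $G$ has no element of order $2$, then $G\in\mathfrak A^l$.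
3. The number $3q$ in (2) is sharp. For every odd prime $p$ there is a finite $p$-group of class $2^l$, and there is also a torsion-free nilpotent group of class $2^l$, of derived length $l+1$, in which every $(3q-1)$-generator subgroup lies in $\mathfrak A^l$.

Everything is proved from scratch except for two facts about $\mathfrak M^{(3)}$, used only in C(1): the variety $\mathfrak M^{(3)}$ is given by the identity $[[x_1,x_2],[x_1,x_3]]\equiv1$ (MacDonald), and the second commutant $G''$ of an $\mathfrak M^{(3)}$-group $G$ is contained in its center.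

## 2. Abelian groups, and metabelian groups in class four

**The case $l=1$.** The axiom $[x_1,x_2]\equiv1$ has two variables, so $\mathfrak A^{(2)}=\mathfrak A$. Cyclic groups are abelian, so by Lemma 1 every group lies in $\mathfrak A^{(1)}$. Hence $r_a(\mathfrak A)=2$.

**The case $l=2$: what a witness must look like.** Here $r_a(\mathfrak M)\le4$, and we want a non-metabelian group all of whose $3$-generator subgroups are metabelian. Familiar groups do not help. The symmetric group $S_4$ is not metabelian, since $S_4''$ is the Klein four-group, but $S_4$ is generated by two elements, so it is one of its own $2$-generator subgroups. A witness must genuinely need four generators. It is natural to look among nilpotent groups, where the commutator structure can be controlled. Let us recall the tool.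

Let $\gamma_1(G)=G$ and $\gamma_{i+1}(G)=[\gamma_i(G),G]$. It is a textbook fact that $[\gamma_i(G),\gamma_j(G)]\le\gamma_{i+j}(G)$. By induction $G^{(i)}\le\gamma_{2^i}(G)$. So $2^l$ is the smallest nilpotency class in which $\delta_l$ can fail to vanish.

**Definition (associated Lie ring).** Put $L_i=\gamma_i(G)/\gamma_{i+1}(G)$, written additively, and $L=\bigoplus_iL_i$. The bracket $[a\gamma_{i+1}(G),\,b\gamma_{j+1}(G)]=[a,b]\gamma_{i+j+1}(G)$ is well defined and biadditive, satisfies $[x,x]=0$, and makes $L$ a Lie ring.

For example, let $G$ be the group of upper unitriangular $3\times3$ integer matrices. Writing $a,b$ for the entries of $g$ just above the diagonal and $a',b'$ for those of $h$, one finds that $gh$ and $hg$ differ only in the corner, by $ab'-a'b$, so $[g,h]=(hg)^{-1}gh$ has corner entry $ab'-a'b$. Thus $L_1=\mathbb Z^2$, $L_2=\mathbb Z$, and the bracket $L_1\times L_1\to L_2$ is the determinant.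

Suppose $G$ has class at most $N=2^l$. Then $\gamma_{N+1}(G)=1$ and $L_N=\gamma_N(G)$. By induction on $i$, $\delta_i(g_1,\dots,g_{2^i})$ lies in $\gamma_{2^i}(G)$, and its class in $L_{2^i}$ is the same bracket expression in the classes $\bar g_s\in L_1=G/G'$. For $i=l$ this gives
$$\delta_l(g_1,\dots,g_N)=\delta_l(\bar g_1,\dots,\bar g_N)\in L_N=\gamma_N(G),\tag{2}$$
where the right side is computed with the Lie bracket. So in class $2^l$ the value of $\delta_l$ depends only on the $\bar g_s$, and it is additive in each of them.

**A computation for $l=2$.** Let $G$ have class at most $4$ and let all its $3$-generator subgroups be metabelian. Put $f(x_1,x_2,x_3,x_4)=[[x_1,x_2],[x_3,x_4]]\in L_4$ for $x_s\in L_1$. If two of the arguments coincide, they can be lifted to $G$ so that $f$ is a value of $\delta_2$ on a $3$-generator subgroup, so $f=0$. A multiadditive function that vanishes when two arguments coincide changes sign when these arguments are interchanged. So $f$ is multiplied by the sign of any permutation of its arguments. Now interchange the two halves. The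 permutation $(13)(24)$ is even, so $f(x_3,x_4,x_1,x_2)=f(x_1,x_2,x_3,x_4)$. On the other hand, the bracket is antisymmetric, so $f(x_3,x_4,x_1,x_2)=-f(x_1,x_2,x_3,x_4)$. Hence $2f=0$.

So in a class-$4$ witness every value of $\delta_2$ has order at most $2$. Theorem C(2) will generalize this. For the moment it tells us where to look: at $2$-groups.

## 3. Truncated tensor algebras, where $\delta_l$ is a multilinear form

We now build groups of class $2^l$ in which (2) can be computed completely. The purpose of this section is to replace the group-theoretic question by one in linear algebra.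

Let $k$ be a prime field, $\mathbb F_p$ or $\mathbb Q$, let $V$ be a vector space over $k$ with basis $e_1,\dots,e_m$, and let $N=2^l$ with $l\ge1$. Let
$$T=\bigoplus_{i=0}^NV^{\otimes i}$$
be the tensor algebra truncated above degree $N$: products of degree greater than $N$ are set to $0$. Let $T_{\ge i}$ be the ideal of elements with components only in degrees $\ge i$. The ideal $T_+=T_{\ge1}$ is nilpotent, so every $1+x$ with $x\in T_+$ has the inverse $\sum_r(-x)^r$, and $\Gamma=1+T_+$ is a group. The degree-$1$ component of $g-1$ defines a homomorphism $\pi:\Gamma\to(V,+)$, because $(1+x)(1+y)=1+x+y+xy$ and $xy$ has degree at least $2$.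

For example, if $N=2$, then $gh-hg$ for $g=1+e_1$, $h=1+e_2$ is $e_1\otimes e_2-e_2\otimes e_1$, which is in the top degree. So $[g,h]=1+(hg)^{-1}(gh-hg)=1+e_1\otimes e_2-e_2\otimes e_1$.

**Definition (the forms $d_i$ and the spaces $D_i(U)$).** Put $d_0(v)=v$ and
$$d_{i+1}(v_1,\dots,v_{2^{i+1}})=x\otimes y-y\otimes x,\qquad x=d_i(v_1,\dots,v_{2^i}),\quad y=d_i(v_{2^i+1},\dots,v_{2^{i+1}}).$$
For a subspace $U\le V$ let $D_i(U)\subseteq U^{\otimes2^i}$ be the span of all $d_i(u_1,\dots,u_{2^i})$ with $u_s\in U$.

The map $d_i$ is multilinear. By bilinearity of $x\otimes y-y\otimes x$, the space $D_{i+1}(U)$ is the span of all $x\otimes y-y\otimes x$ with $x,y\in D_i(U)$. For example, if $U$ has basis $u,u'$, then $D_1(U)$ is the line spanned by $u\otimes u'-u'\otimes u$, and $D_2(U)=0$.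

**Lemma 3.** For $g_1,\dots,g_N\in\Gamma$ we have $\delta_l(g_1,\dots,g_N)=1+d_l(\pi g_1,\dots,\pi g_N)$.

**Proof.** Let $g=1+x+\cdots$ and $h=1+y+\cdots$ with $x,y$ homogeneous of degrees $i,j\ge1$ (possibly zero), the dots denoting terms of higher degree. Then $[g,h]=(hg)^{-1}gh=1+(hg)^{-1}(gh-hg)$, and
$$gh-hg=(g-1)(h-1)-(h-1)(g-1)=xy-yx+(\text{degree}>i+j).$$
Since $(hg)^{-1}\in1+T_+$, multiplying by it changes nothing in degrees up to $i+j$, so
$$[g,h]=1+(xy-yx)+(\text{degree}>i+j).\tag{3}$$
By induction on $i$, $\delta_i(g_1,\dots,g_{2^i})=1+d_i(\pi g_1,\dots,\pi g_{2^i})+(\text{degree}>2^i)$. For $i=0$ this is the definition of $\pi$, and the step is (3). For $i=l$ there are no terms of degree greater than $N$. $\square$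

The next lemma is how we shall define linear maps on $D_{i+1}(V)$. Recall that a bilinear $\beta$ is *alternating* if $\beta(u,u)=0$ for all $u$. Alternating forms are antisymmetric. The converse holds when $\operatorname{char}k\neq2$, because $\beta(u,u)=-\beta(u,u)$ gives $2\beta(u,u)=0$, but fails in characteristic $2$: the form $\beta(x,y)=xy$ on $\mathbb F_2$ is antisymmetric and $\beta(1,1)=1$.

**Lemma 4.** For a vector space $E$, the map $\Lambda^2E\to E\otimes E$, $u\wedge v\mapsto u\otimes v-v\otimes u$, is injective. Hence $\Lambda^2D_i(V)\cong D_{i+1}(V)$, and for every alternating bilinear $\beta:D_i(V)\times D_i(V)\to X$ there is a unique linear map $D_{i+1}(V)\to X$ with $u\otimes v-v\otimes u\mapsto\beta(u,v)$.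

**Proof.** If $(f_s)$ is an ordered basis of $E$, the $f_s\wedge f_t$ with $s<t$ form a basis of $\Lambda^2E$, and their images $f_s\otimes f_t-f_t\otimes f_s$ are linearly independent. Now take $E=D_i(V)$. Since $E\otimes E\subseteq V^{\otimes2^{i+1}}$, the image of the map is the span of all $u\otimes v-v\otimes u$ with $u,v\in D_i(V)$, which is $D_{i+1}(V)$. An alternating form on $E$ is the same as a linear map on $\Lambda^2E$. $\square$

In particular $\dim D_{i+1}(V)=\binom{\dim D_i(V)}2$.

**Lemma 5.** Let $m=\dim V$, and suppose $\theta:D_l(V)\to X$ is a nonzero linear map such that $\theta(D_l(U))=0$ for every subspace $U\le V$ with $\dim U\le m-1$. Then there is an $m$-generator nilpotent group $G$ of class exactly $2^l$ and derived length exactly $l+1$, all of whose $(m-1)$-generator subgroups lie in $\mathfrak A^l$. If $k=\mathbb F_p$, then $G$ is a finite $p$-group. If $k=\mathbb Q$, then $G$ is torsion-free.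

**Proof.** **Construction of $G$.** The space $\ker\theta\subseteq D_l(V)\subseteq V^{\otimes N}$ lies in the top degree. For $z,z'\in\ker\theta$ we have $zz'=0$, so $(1+z)(1+z')=1+z+z'$, and for $g\in\Gamma$ we have $(1+z)g=g+z=g(1+z)$. So $1+\ker\theta$ is a central subgroup of $\Gamma$. Put
$$G_0=\langle1+e_1,\dots,1+e_m\rangle,\qquad K=G_0\cap(1+\ker\theta),\qquad G=G_0/K .$$

**$G$ is not in $\mathfrak A^l$.** By multilinearity $D_l(V)$ is spanned by the $d_l(e_{i_1},\dots,e_{i_N})$, so $\theta$ is nonzero on one of them. By Lemma 3, $\delta_l(1+e_{i_1},\dots,1+e_{i_N})=1+d_l(e_{i_1},\dots,e_{i_N})$, which is not in $K$.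

**Derived length and class.** By Lemma 3 every value of $\delta_l$ in $\Gamma$ lies in $1+V^{\otimes N}$, which is central by the same computation as above. By Lemma 2, $G^{(l)}$ is central, hence abelian, and it is nontrivial. So the derived length is exactly $l+1$. Next, each $1+T_{\ge i}$ is a subgroup, and (3) shows that the commutator of an element of $1+T_{\ge i}$ with an element of $\Gamma$ lies in $1+T_{\ge i+1}$. By induction $\gamma_i(\Gamma)\le1+T_{\ge i}$, so $\gamma_{N+1}(\Gamma)=1$ and $G$ has class at most $N$. Since $1\ne G^{(l)}\le\gamma_{2^l}(G)$, the class is exactly $N$.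

**Small subgroups.** Let $H\le G$ be generated by the images of $h_1,\dots,h_{m-1}\in G_0$, and let $U$ be the span of $\pi h_1,\dots,\pi h_{m-1}$, so $\dim U\le m-1$. Since $\pi$ is a homomorphism, every element of $\langle h_1,\dots,h_{m-1}\rangle$ has its $\pi$-image in $U$. By Lemma 3 every value of $\delta_l$ on this subgroup lies in $1+D_l(U)\subseteq1+\ker\theta$, and also in $G_0$, hence in $K$. So $H$ satisfies $\delta_l\equiv1$.

**Finiteness and torsion.** If $k=\mathbb F_p$, then $\Gamma$ is finite of order a power of $p$. Let $k=\mathbb Q$, and let $g=1+x\in G_0$ satisfy $g^r\in K$ with $r\ge1$. We must show $g\in K$. If $x=0$ this is clear. Otherwise let $x_i$ be the nonzero component of $x$ of lowest degree $i$. Then $g^r=1+rx_i+(\text{degree}>i)$ and $rx_i\neq0$. As $g^r-1$ lies in degree $N$, we get $i=N$, so $x=x_N$ and $g^r=1+rx$. Then $rx\in\ker\theta$, so $x\in\ker\theta$ and $g\in K$. $\square$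

So we need a linear map $\theta\ne0$ on $D_l(V)$ that cannot see any proper subspace of $V$. To get $r_a(\mathfrak A^l)=2^l$ we need this with $\dim V=2^l$.

## 4. The determinant and the even interchange

When $\dim V=N=2^l$, the multilinear form in $N$ variables that dies on every proper subspace is the determinant. So the first thing to try is a linear map $\theta:D_l(V)\to\Lambda^NV$ with $\theta(d_l(v_1,\dots,v_N))=v_1\wedge\cdots\wedge v_N$. Its construction should be recursive: having $\varphi_i:D_i(V)\to\Lambda^{2^i}V$ with $\varphi_i(d_i(v_1,\dots,v_{2^i}))=v_1\wedge\cdots\wedge v_{2^i}$, define $\varphi_{i+1}$ from the bilinear map $(u,v)\mapsto\varphi_i(u)\wedge\varphi_i(v)$ by Lemma 4. This needs the bilinear map to be alternating.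

For $i=0$ it is: $v\wedge v=0$. For $i=1$ it is not, in general. Take $\dim V=4$ and $\omega=e_1\wedge e_2+e_3\wedge e_4$. Then
$$\omega\wedge\omega=2\,e_1\wedge e_2\wedge e_3\wedge e_4,\tag{4}$$
which is nonzero if $\operatorname{char}k\ne2$. Wedge products of even-degree elements commute, while Lemma 4 wants them to anticommute.

No other choice of $\theta$ helps. Suppose $\operatorname{char}k\ne2$, $l\ge2$, $\dim V=N$, and $\theta$ vanishes on $D_l(U)$ for all $U$ with $\dim U\le N-1$. Put $f(v_1,\dots,v_N)=\theta(d_l(v_1,\dots,v_N))$. If two of the $v_s$ coincide, then all of them lie in a subspace of dimension at most $N-1$, so $f=0$. Hence $f$ is multiplied by the sign of each permutation of its arguments. The interchange of the two halves, $v_s\leftrightarrow v_{s+N/2}$, is a product of $N/2=2^{l-1}$ transpositions, so it is even and leaves $f$ unchanged. But it replaces $d_l$ by $-d_l$. So $2f=0$, hence $f=0$ and $\theta=0$. For $l=1$ the interchange is a single transposition, and there is no obstruction.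

This is the computation of Section 2 again. The right sides of (4) and of $2f=0$ show the way out: choose a field where $2=0$. There the conflict of signs disappears. What must be checked is the stronger property "alternating", not just "antisymmetric".

## 5. Wedge products over $\mathbb F_2$ and the lower bound $2^l$

**Squares in the exterior algebra.** Let $k=\mathbb F_2$. The exterior algebra $\Lambda V$ is commutative, since signs do not matter. Let $\omega\in\Lambda^rV$ with $r\ge1$, and write $\omega=\sum_s\omega_s$ with $\omega_s$ decomposable, that is, a wedge of vectors. Then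
$$\omega\wedge\omega=\sum_s\omega_s\wedge\omega_s+2\sum_{s<t}\omega_s\wedge\omega_t=0,\tag{5}$$
because $\omega_s\wedge\omega_s$ contains a repeated vector.

For $U\le V$ we regard $\Lambda^rU$ as the subspace of $\Lambda^rV$ spanned by all $u_1\wedge\cdots\wedge u_r$ with $u_s\in U$. It is $0$ if $\dim U<r$.

**Lemma 6.** Let $k=\mathbb F_2$. For every $i\ge0$ there is a linear map $\varphi_i:D_i(V)\to\Lambda^{2^i}V$ with $\varphi_i(d_i(v_1,\dots,v_{2^i}))=v_1\wedge\cdots\wedge v_{2^i}$ for all $v_s\in V$. In particular $\varphi_i(D_i(U))\subseteq\Lambda^{2^i}U$ for $U\le V$.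

**Proof.** Put $\varphi_0=\mathrm{id}$. Given $\varphi_i$, the bilinear map $(u,v)\mapsto\varphi_i(u)\wedge\varphi_i(v)$ on $D_i(V)$ is alternating by (5). Lemma 4 gives a linear map $\varphi_{i+1}$ on $D_{i+1}(V)$ with $\varphi_{i+1}(u\otimes v-v\otimes u)=\varphi_i(u)\wedge\varphi_i(v)$. Taking for $u,v$ values of $d_i$ we obtain the required formula for $\varphi_{i+1}$. The last claim holds because $D_i(U)$ is spanned by values of $d_i$ on $U$. $\square$

**Proof of Theorem A.** **Upper bound.** The variety $\mathfrak A^l$ is defined by $\delta_l\equiv1$, an identity in $2^l$ variables, so $(\mathfrak A^l)^{(2^l)}=\mathfrak A^l$.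

**Lower bound.** Let $k=\mathbb F_2$, $m=\dim V=N=2^l$ and $\theta=\varphi_l:D_l(V)\to\Lambda^NV$. Then $\theta(d_l(e_1,\dots,e_N))=e_1\wedge\cdots\wedge e_N\ne0$. If $\dim U\le N-1$, then $\theta(D_l(U))\subseteq\Lambda^NU=0$. So Lemma 5 applies. It gives a finite $2$-group $G$ with $2^l$ generators, of class $2^l$ and derived length $l+1$, all of whose $(2^l-1)$-generator subgroups lie in $\mathfrak A^l$. By Lemma 1, $G\in(\mathfrak A^l)^{(2^l-1)}\setminus\mathfrak A^l$. For $n\le2^l-1$ we have $(\mathfrak A^l)^{(n)}\supseteq(\mathfrak A^l)^{(2^l-1)}\ne\mathfrak A^l$. Hence $r_a(\mathfrak A^l)=2^l$. $\blacksquare$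

For $l=2$ one can see the group at work. In $G_0=\langle1+e_1,\dots,1+e_4\rangle$ we have $\delta_2(1+e_1,1+e_2,1+e_3,1+e_4)=1+d_2(e_1,e_2,e_3,e_4)\notin K$, as $\theta$ sends $d_2(e_1,e_2,e_3,e_4)$ to $e_1\wedge e_2\wedge e_3\wedge e_4$. On the other hand $\delta_2(1+e_1,1+e_2,1+e_1,1+e_3)\in K$, because $e_1\wedge e_2\wedge e_1\wedge e_3=0$.

## 6. Forms that detect spanning, in each dimension from $3$ to $2^l$

Theorem B asks for a witness at each step of the chain. First the two easy ends.

**Step 1: the varieties $(\mathfrak A^l)^{(1)}$ and $(\mathfrak A^l)^{(2)}$.** A one-variable word is $x^r$. As $\mathbb Z\in\mathfrak A^l$, it is an identity of $\mathfrak A^l$ only if $r=0$. So $(\mathfrak A^l)^{(1)}$ consists of all groups. The free group $F_2$ is a $2$-generator group and is not solvable, so by Lemma 1 it is not in $(\mathfrak A^l)^{(2)}$. Hence $(\mathfrak A^l)^{(1)}\ne(\mathfrak A^l)^{(2)}$. The equality $(\mathfrak A^l)^{(2^l)}=\mathfrak A^l$ was seen above. This settles $l=1$.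

**Step 2: what is needed for $m\ge3$.** Let $l\ge2$ and $3\le m\le2^l$. Suppose we find, over $k=\mathbb F_2$ with $\dim V=m$, a nonzero linear map $\theta$ on $D_l(V)$ that vanishes on $D_l(U)$ whenever $\dim U\le m-1$. Then Lemma 5 gives a finite $m$-generator $2$-group $G\notin\mathfrak A^l$ with all $(m-1)$-generator subgroups in $\mathfrak A^l$, and by (1), $G\in(\mathfrak A^l)^{(m-1)}\setminus(\mathfrak A^l)^{(m)}$.

The map $\varphi_l$ itself is useless for $m<2^l$, since then $\Lambda^{2^l}V=0$. We need a form that uses $m$ of its arguments to test whether they span $V$ and keeps a record of the others. Choose $i$ with $2^{i-1}<m\le2^i$. Since $3\le m\le2^l$, we have $2\le i\le l$. Put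
$$a=2^{i-1},\qquad j=2a-m,\qquad\text{so that }0\le j<a<m\le2a .$$
We build the form at level $i$, as a form in two elements of $\Lambda^aV$, and then carry it up to level $l$.

**Step 3: a form on $\Lambda^aV$.** The aim is an alternating bilinear map with values in $\Lambda^mV\otimes\Lambda^jV$. The total degree is right, since $m+j=2a$. Define $\beta:\Lambda^aV\times\Lambda^aV\to\Lambda^mV\otimes\Lambda^jV$ by
$$\beta(x_1\wedge\cdots\wedge x_a,\ \eta)=\sum_{J\subseteq\{1,\dots,a\},\ |J|=j}(x_{J^c}\wedge\eta)\otimes x_J,\tag{6}$$
where $x_J=\bigwedge_{s\in J}x_s$ and $J^c=\{1,\dots,a\}\setminus J$. The order of factors is irrelevant over $\mathbb F_2$, and $x_{J^c}\wedge\eta$ has degree $(a-j)+a=m$.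

For example, if $m=3$, then $i=2$, $a=2$, $j=1$ and $\beta(x_1\wedge x_2,\eta)=(x_2\wedge\eta)\otimes x_1+(x_1\wedge\eta)\otimes x_2$. So $\beta(e_1\wedge e_2,\,e_1\wedge e_3)=(e_1\wedge e_2\wedge e_3)\otimes e_1$, the other term being $0$.

*It is well defined.* The right side of (6) is linear in $\eta$ and multilinear in the $x_s$. We must check that it vanishes if $x_s=x_t$ with $s\ne t$. A term with $s,t\in J$ has $x_J=0$. A term with $s,t\notin J$ has $x_{J^c}=0$. The remaining sets $J$ contain exactly one of $s,t$, and they are paired by interchanging $s$ and $t$ in $J$. As $x_s=x_t$ and signs do not matter, paired terms are equal, and they cancel in characteristic $2$.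

*Values on a basis.* For $A\subseteq\{1,\dots,m\}$ let $e_A=\bigwedge_{s\in A}e_s$. Let $|A|=|B|=a$. In $\beta(e_A,e_B)$ the sum runs over $J\subseteq A$ with $|J|=j$, and the term of $J$ is nonzero if and only if $A\setminus J$ is disjoint from $B$. Since $|A\setminus J|+|B|=m$, this means that $A\setminus J$ is the complement of $B$ in $\{1,\dots,m\}$. Such a $J$ exists if and only if $A$ contains the complement of $B$, that is, $A\cup B=\{1,\dots,m\}$, and then $J=A\cap B$, which has $2a-m=j$ elements as it should. So
$$\beta(e_A,e_B)=\begin{cases}e_{\{1,\dots,m\}}\otimes e_{A\cap B}&\text{if }A\cup B=\{1,\dots,m\},\\0&\text{otherwise.}\end{cases}\tag{7}$$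

*It is alternating.* The right side of (7) is symmetric in $A$ and $B$, and it is $0$ for $A=B$ because $a<m$. So for $\omega=\sum_Ac_Ae_A$ we get $\beta(\omega,\omega)=\sum_Ac_A^2\,\beta(e_A,e_A)+2\sum_{A<B}c_Ac_B\,\beta(e_A,e_B)=0$, where $<$ is any ordering of the $a$-subsets.

*It does not see proper subspaces.* If $\dim U\le m-1$, then for $x_s\in U$ and $\eta\in\Lambda^aU$ all the elements $x_{J^c}\wedge\eta$ lie in $\Lambda^mU=0$. So $\beta$ vanishes on $\Lambda^aU\times\Lambda^aU$.

**Step 4: the map on $D_i(V)$.** We transport $\beta$ to $D_i(V)$ by means of $\varphi_{i-1}:D_{i-1}(V)\to\Lambda^aV$ from Lemma 6. The form $(u,v)\mapsto\beta(\varphi_{i-1}(u),\varphi_{i-1}(v))$ is alternating, so by Lemma 4 there is a linear map $\theta_i:D_i(V)\to\Lambda^mV\otimes\Lambda^jV$ with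
$$\theta_i(u\otimes v-v\otimes u)=\beta(\varphi_{i-1}(u),\varphi_{i-1}(v)).$$
Let $\dim U\le m-1$. The space $D_i(U)$ is spanned by $u\otimes v-v\otimes u$ with $u,v\in D_{i-1}(U)$, and $\varphi_{i-1}$ maps $D_{i-1}(U)$ into $\Lambda^aU$. So $\theta_i(D_i(U))=0$ by Step 3. Moreover $\theta_i\ne0$: since $a<m\le2a$, there are $a$-subsets $A,B$ with $A\cup B=\{1,\dots,m\}$. Both $e_A$ and $e_B$ are $\varphi_{i-1}$-images of values of $d_{i-1}$, and $\beta(e_A,e_B)\ne0$ by (7).

**Step 5: from $D_s$ to $D_{s+1}$ for $s\ge i$.** The purpose is to reach $D_l(V)$ without losing either property. Let $\theta_s:D_s(V)\to X_s$ be nonzero and vanish on $D_s(U)$ whenever $\dim U\le m-1$. Let $\theta_{s+1}:D_{s+1}(V)\to X_s\otimes D_s(V)$ be the restriction of $\theta_s\otimes\mathrm{id}$ from $D_s(V)\otimes D_s(V)$ to $D_{s+1}(V)$, so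
$$\theta_{s+1}(u\otimes v-v\otimes u)=\theta_s(u)\otimes v-\theta_s(v)\otimes u .$$
If $\dim U\le m-1$ and $u,v\in D_s(U)$, the right side is $0$. So $\theta_{s+1}$ vanishes on $D_{s+1}(U)$.

For the nonvanishing we need some room in $D_s(V)$. We have $\dim D_0(V)=m\ge3$, $\dim D_{r+1}(V)=\binom{\dim D_r(V)}2$, and $\binom d2\ge3$ for $d\ge3$. So $\dim D_s(V)\ge3$. Choose $u$ with $\theta_s(u)\ne0$, and $v$ linearly independent of $u$. As $u,v$ are independent, $\theta_s(u)\otimes v-\theta_s(v)\otimes u$ could vanish only if both coefficients $\theta_s(u)$ and $\theta_s(v)$ were $0$. So $\theta_{s+1}\ne0$.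

Starting with $\theta_i$ and applying Step 5 as often as needed, we obtain $\theta=\theta_l$ as required in Step 2. This proves Theorem B. $\blacksquare$

For $l=2$ and $m=3$ this gives a finite $3$-generator $2$-group in $\mathfrak M^{(2)}$ but not in $\mathfrak M^{(3)}$.

## 7. Substituting three variables for four

The number $3q=3\cdot2^{l-2}$ in Theorem C comes from one substitution. In $\delta_l$, group the $2^l=4q$ variables into $q$ blocks of four, and in each block put $(a,b,a,c)$. Each copy of $\delta_2$ becomes
$$w(a,b,c)=[[a,b],[a,c]],$$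
and $\delta_l$ becomes $\delta_{l-2}\bigl(w(a_1,b_1,c_1),\dots,w(a_q,b_q,c_q)\bigr)$, an identity of $\mathfrak A^l$ in $3q$ variables.

**Proof of C(1).** Since $(\mathfrak A^l)^{(n)}\subseteq(\mathfrak A^l)^{(3q)}$ for $n\ge3q$, it suffices to take $G\in(\mathfrak A^l)^{(3q)}$ and show that $G^{(l+1)}=1$.

**Step 1: a solvable verbal subgroup.** Let $S_0$ be the set of all values of $w$ in $G$ and $W=\langle S_0\rangle$. The set $S_0$ is closed under conjugation. By Lemma 2, $W^{(l-2)}$ is generated by the values of $\delta_{l-2}$ on $S_0$. These are values in $G$ of the $3q$-variable identity above, so they are trivial. Hence $W^{(l-2)}=1$.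

**Step 2: the quotient.** The group $G/W$ satisfies $[[x_1,x_2],[x_1,x_3]]\equiv1$, so it lies in $\mathfrak M^{(3)}$ by the first fact quoted in Section 1 (MacDonald). By the second quoted fact, $(G/W)''$ is central in $G/W$, in particular abelian. So $G^{(3)}\le W$.

**Step 3: conclusion.** $G^{(l+1)}=(G^{(3)})^{(l-2)}\le W^{(l-2)}=1$. $\blacksquare$

**Proof of C(2).** Let $G$ be nilpotent of class at most $N=2^l$ with all $3q$-generator subgroups in $\mathfrak A^l$. We use the associated Lie ring $L$ and equation (2).

**Step 1: twice a $\delta_2$-value is a combination of $w$-values.** This is the computation of Section 2, done modulo the $w$-values. Let $Q\le L_4$ be the additive subgroup generated by all $[[a,b],[a,c]]$ with $a,b,c\in L_1$. Let $g(x_1,x_2,x_3,x_4)=[[x_1,x_2],[x_3,x_4]]$ for $x_s\in L_1$. It is additive in each argument. It changes sign under the transpositions $(12)$ and $(34)$. Modulo $Q$ it vanishes when $x_1=x_3$, so modulo $Q$ it also changes sign under $(13)$. The transpositions $(12),(13),(34)$ generate $S_4$, so modulo $Q$ the function $g$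 is multiplied by the sign of any permutation. The permutation $(13)(24)$ is even, so $g(x_3,x_4,x_1,x_2)\equiv g(x_1,x_2,x_3,x_4)$ modulo $Q$. But $g(x_3,x_4,x_1,x_2)=-g(x_1,x_2,x_3,x_4)$. Hence
$$2\,g(x_1,x_2,x_3,x_4)\in Q .$$

**Step 2: $2^q$ times a $\delta_l$-value is $0$.** Let $x_1,\dots,x_N\in L_1$ and $u_s=g(x_{4s-3},x_{4s-2},x_{4s-1},x_{4s})$ for $1\le s\le q$. Then $\delta_l(x_1,\dots,x_N)=\delta_{l-2}(u_1,\dots,u_q)$, and since $\delta_{l-2}$ in the Lie ring is additive in each of its $q$ arguments,
$$2^q\,\delta_l(x_1,\dots,x_N)=\delta_{l-2}(2u_1,\dots,2u_q).$$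
By Step 1 each $2u_s$ is a $\mathbb Z$-combination of elements $[[a,b],[a,c]]$. So the right side is a $\mathbb Z$-combination of elements $\delta_{l-2}(t_1,\dots,t_q)$ with $t_s=[[a_s,b_s],[a_s,c_s]]$ and $a_s,b_s,c_s\in L_1=G/G'$. Lift $a_s,b_s,c_s$ to elements of $G$. By (2), $\delta_{l-2}(t_1,\dots,t_q)$ is the value of the group word $\delta_l$ at the lifts, arranged in blocks $(a_s,b_s,a_s,c_s)$. This is computed in a $3q$-generator subgroup, which lies in $\mathfrak A^l$, so it is trivial. Hence $2^q\delta_l(x_1,\dots,x_N)=0$.

**Step 3: conclusion.** By (2) again, $\delta_l(g_1,\dots,g_N)^{2^q}=1$ for all $g_s\in G$. These values lie in $\gamma_N(G)$, which is central, and by Lemma 2 they generate $G^{(l)}$. So $G^{(l)}$ is an abelian group of exponent dividing $2^q$. If it were nontrivial, it would contain an element of order $2$. So if $G$ has no element of order $2$, then $G^{(l)}=1$. $\blacksquare$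

**Proof of C(3).** Let $k=\mathbb F_p$ with $p$ odd, or $k=\mathbb Q$, and let $m=\dim V=3q$. By Lemma 5 it suffices to find a nonzero linear map on $D_l(V)$ that vanishes on $D_l(U)$ whenever $\dim U<3q$. By Section 4 the sign of a permutation of all $4q$ arguments cannot be used. By the choice of substitution we want a map that is nonzero on $d_l$ evaluated at blocks $(a_s,b_s,a_s,c_s)$. So each block of four should yield a trivector $a\wedge b\wedge c$ together with one leftover vector $a$, and the leftovers should be multiplied so as to correct the signs.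

Recall that $S^2V$ is the symmetric square, spanned by commutative products $xy=yx$, with basis $f_sf_t$ ($s\le t$) for a basis $(f_s)$ of $V$. Put
$$E_2=V,\qquad E_3=S^2V,\qquad E_{i+1}=\Lambda^2E_i\quad(i\ge3).$$
We construct linear maps $\psi_i:D_i(V)\to\Lambda^{3\cdot2^{i-2}}V\otimes E_i$ for $i\ge2$.

**Step 1: $i=2$.** Identify $D_1(V)$ with $\Lambda^2V$ (Lemma 4), so that $d_1(a,b)$ is $a\wedge b$. The formula
$$b_0(a\wedge b,\,c\wedge d)=(a\wedge b\wedge c)\otimes d-(a\wedge b\wedge d)\otimes c$$
is multilinear and vanishes if $a=b$ or $c=d$. So it defines a bilinear map $\Lambda^2V\times\Lambda^2V\to\Lambda^3V\otimes V$. The map $b_0(u,v)-b_0(v,u)$ is alternating, so Lemma 4 yields $\psi_2$ with $\psi_2(u\otimes v-v\otimes u)=b_0(u,v)-b_0(v,u)$. On the elements we care about, with $u=a\wedge b$ and $v=a\wedge c$, we have $b_0(u,v)=-(a\wedge b\wedge c)\otimes a$ and $b_0(v,u)=-(a\wedge c\wedge b)\otimes a=(a\wedge b\wedge c)\otimes a$. Hence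
$$\psi_2(d_2(a,b,a,c))=-2\,(a\wedge b\wedge c)\otimes a .\tag{8}$$

**Step 2: from $i$ to $i+1$.** Define a bilinear product on $\Lambda^{3\cdot2^{i-2}}V\otimes E_i$, with values in $\Lambda^{3\cdot2^{i-1}}V\otimes E_{i+1}$, by
$$(\alpha\otimes x)\bullet(\beta\otimes y)=(\alpha\wedge\beta)\otimes xy,$$
where $xy$ is the product in $S^2V$ if $i=2$, and $xy=x\wedge y\in\Lambda^2E_i$ if $i\ge3$. If $i=2$, the degree of $\alpha,\beta$ is $3$, which is odd, so $\alpha\wedge\beta=-\beta\wedge\alpha$, while $xy=yx$. If $i\ge3$, the degree $3\cdot2^{i-2}$ is even, so $\alpha\wedge\beta=\beta\wedge\alpha$, while $xy=-yx$. In both cases $\bullet$ is antisymmetric, and as $\operatorname{char}k\ne2$ it is alternating. By Lemma 4 there is a linear map $\psi_{i+1}$ with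
$$\psi_{i+1}(u\otimes v-v\otimes u)=\psi_i(u)\bullet\psi_i(v).$$

**Step 3: vanishing on small subspaces.** By construction $\psi_2(D_2(U))\subseteq\Lambda^3U\otimes E_2$, and if $\psi_i(D_i(U))\subseteq\Lambda^{3\cdot2^{i-2}}U\otimes E_i$, then the same holds for $i+1$ because $D_{i+1}(U)$ is spanned by $u\otimes v-v\otimes u$ with $u,v\in D_i(U)$. So $\psi_l(D_l(U))\subseteq\Lambda^{3q}U\otimes E_l$, which is $0$ if $\dim U<3q$.

**Step 4: $\psi_l\ne0$.** Let $a_s,b_s,c_s$ ($1\le s\le q$) be a basis of $V$, and consider the element $d_l$ evaluated at the $q$ blocks $(a_s,b_s,a_s,c_s)$. It is obtained by combining the elements $d_2(a_s,b_s,a_s,c_s)$ by the pattern of $\delta_{l-2}$. By (8) and Step 2 its $\psi_l$-image is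
$$(-2)^q\Bigl(\bigwedge_{s=1}^qa_s\wedge b_s\wedge c_s\Bigr)\otimes\varepsilon,$$
where $\varepsilon=\varepsilon_l^{(1)}$ is given by $\varepsilon_2^{(t)}=a_t$ for $1\le t\le q$ and $\varepsilon_{i+1}^{(t)}=\varepsilon_i^{(2t-1)}\varepsilon_i^{(2t)}$, with the products of Step 2. For instance, $\varepsilon=a_1$ if $l=2$, $\varepsilon=a_1a_2$ if $l=3$, and $\varepsilon=(a_1a_2)\wedge(a_3a_4)$ if $l=4$.

We claim that for each $i$ with $2\le i\le l$ the elements $\varepsilon_i^{(t)}$, $1\le t\le q/2^{i-2}$, are distinct members of some basis of $E_i$. For $i=2$ they are the $a_t$. For $i=3$ they are the distinct monomials $a_{2t-1}a_{2t}$ in $S^2V$. For $i\ge3$, if the claim holds for $E_i$, then the elements $\varepsilon_i^{(2t-1)}\wedge\varepsilon_i^{(2t)}$ are wedges of distinct pairs of members of a basis of $E_i$, and such wedges are distinct members of a basis of $\Lambda^2E_i=E_{i+1}$. So $\varepsilon\ne0$. The wedge of the whole basis of $V$ is nonzero, and $(-2)^q\ne0$ in $k$. Hence $\psi_l\ne0$.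

Lemma 5 with $\theta=\psi_l$ and $m=3q$ gives a group of class $2^l$ and derived length $l+1$ in which every $(3q-1)$-generator subgroup lies in $\mathfrak A^l$. It is a finite $p$-group if $k=\mathbb F_p$, and torsion-free if $k=\mathbb Q$. It has no element of order $2$ and is not in $\mathfrak A^l$, so in C(2) the number $3q$ cannot be replaced by $3q-1$. $\blacksquare$
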